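# Contractible and acyclic systems of equations over a group

## 1. Systems over abelian and nilpotent groups

Write $F(m)$ for the free group on $x_1,\dots,x_m$ and $[a,b]=aba^{-1}b^{-1}$. A **system of equations** over a group $G$ is a family
$$x_i=w_i\qquad(1\le i\le m),\qquad w_i\in G*F(m).$$
If $w\in G*F(m)$ and $g\in G^m$, then $w(g)=w(g_1,\dots,g_m)$ is the image of $w$ under the homomorphism $G*F(m)\to G$ that is the identity on $G$ and sends $x_j$ to $g_j$. A **solution** is a tuple $g\in G^m$ with $g_i=w_i(g)$ for all $i$.

We look at two kinds of systems. Both are described by the projection $G*F(m)\to F(m)$, which erases the constants.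

**Definition.** The system is **contractible** if every $w_i$ has trivial image in $F(m)$. It is **acyclic** if every $w_i$ has trivial image in $F(m)/F(m)'$, that is, if every variable has exponent sum $0$ in every $w_i$.

**Definition.** $G$ is **algebraically closed** if every contractible system over $G$ has a unique solution in $G$. It is **acyclically closed** if every acyclic system over $G$ has a unique solution in $G$.

A contractible system is acyclic, so every acyclically closed group is algebraically closed. A homomorphism $G\to H$ carries systems over $G$ to systems over $H$, preserves both types, and sends solutions to solutions.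

It helps to know what contractible words look like. The kernel of $G*F(m)\to F(m)$ is the normal closure of $G$, and it is generated by the elements
$$ubu^{-1},\qquad u\in F(m),\ b\in G. \tag{1}$$
Indeed, the subgroup generated by these elements contains $G$ (take $u=1$). It is normalized by $G$, because it contains $G$, and by $F(m)$, because conjugation by $v\in F(m)$ turns $ubu^{-1}$ into $(vu)b(vu)^{-1}$. So it is a normal subgroup containing $G$, and it clearly lies in the normal closure of $G$.

**Small examples.** The equation $x=[g,x]=g\cdot xg^{-1}x^{-1}$ is contractible. Over the symmetric group $S_3$, with $g$ a transposition, it has at least two solutions. One is $x=1$; the other is any $3$-cycle, because $x=[g,x]$ says $x^2=gxg^{-1}$, and for a $3$-cycle both sides equal $x^{-1}$. So $S_3$ is not algebraically closed. With one variable, $F(1)'=1$, so acyclic and contractible mean the same. With two variables they differ: $x_1=g_1[x_1,x_2]^{-1}$, $x_2=g_2[x_1,x_2]$ is acyclic and not contractible.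

If $G$ is abelian, nothing can go wrong. In an acyclic word the variables cancel on evaluation, so $w_i(x)$ is a constant and the system reads $x_i=\text{const}$. The next case is almost as easy.

**Nilpotent case.** Every nilpotent group is acyclically closed.

*Proof.* We use induction on the nilpotency class; the trivial group is clear. Let $A$ be the center of $G$, so that $G/A$ has smaller class, and let $x_i=w_i$ be an acyclic system over $G$. By induction the system has a unique solution in $G/A$; lift it to $h\in G^m$. Every solution in $G$ maps to the solution in $G/A$, so it has the form $zh=(z_1h_1,\dots,z_mh_m)$ with $z\in A^m$. Since $z$ is central, all the $z_j$ can be moved to the front of $w_i(zh)$, where $z_j$ appears to the power of the exponent sum of $x_j$, which is $0$. Hence $w_i(zh)=w_i(h)$. So $zh$ is a solution if and only if $z_i=w_i(h)h_i^{-1}$ for all $i$. The right side lies in $A$, because $h$ solves the system modulo $A$, and it determines $z$. $\square$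

So for nilpotent groups the two kinds of systems behave alike. What changes for a general group? The proof used that $z$ does not interact with the rest of the word. In a free group, say, there is nothing central to push around.

## 2. The two closures and the canonical map

**Definition.** The **algebraic closure** of $G$ is a homomorphism $\phi:G\to\breve G$ to an algebraically closed group such that every homomorphism from $G$ to an algebraically closed group factors uniquely through $\phi$. The **acyclic closure** $\phi^{ac}:G\to G^{ac}$ is defined in the same way, with "acyclically closed" in place of "algebraically closed".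

We take the existence of both closures as given. Since $G^{ac}$ is algebraically closed, there is a unique homomorphism
$$\gamma:\breve G\to G^{ac},\qquad \gamma\phi=\phi^{ac}.$$
The problem is to determine whether $\gamma$ is an isomorphism for every $G$.

**Small example.** Let $f:S_3\to H$ be a homomorphism to an algebraically closed group. The image of a $3$-cycle and the element $1$ both solve $x=[f(g),x]$, so $f$ kills the $3$-cycles and factors uniquely through $\mathbb Z/2$. The abelian group $\mathbb Z/2$ is acyclically closed. Hence $S_3\to\mathbb Z/2$ is both the algebraic and the acyclic closure of $S_3$.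

Likewise, if $G$ is nilpotent, then by Section 1 the identity $G\to G$ is both closures, and $\gamma$ is an isomorphism. In general the answer is no. These are the results.

**Theorem 1.** If $G$ admits a surjection onto the free group $F_2$ of rank $2$, then $\gamma:\breve G\to G^{ac}$ is not surjective.

**Theorem 2.** Let $\theta_i=x_id_i(x)$ with $d_i\in F(n)'$ $(1\le i\le n)$, and let $P=\langle x_1,\dots,x_n\mid\theta_1,\dots,\theta_n\rangle$. Let $F_n$ be free on $g_1,\dots,g_n$, and consider the acyclic system $\theta_i(x)=g_i$, i.e. $x_i=g_i\,d_i(x)^{-1}$.

(a) If $P$ has a nontrivial finite-dimensional unitary representation (e.g. a nontrivial finite quotient), the system has no solution in $\breve F_n$. Moreover, its solution in $F_n^{ac}$ does not have all components in $\gamma(\breve F_n)$.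

(b) If $P$ is trivial, the system has a unique solution in $\breve F_n$.

**Theorem 3.** (a) In an algebraically closed group every acyclic system has at most one solution.

(b) Let $G$ be algebraically closed with an abelian normal subgroup $A$ such that $G/A$ is acyclically closed (e.g. nilpotent). Then $G$ is acyclically closed. Hence $\gamma$ is an isomorphism whenever $\breve G$ is abelian-by-nilpotent.

**Corollary.** For $G$ free, or more generally a right-angled Artin group, or the fundamental group of a closed orientable surface: $\gamma$ is an isomorphism if and only if $G$ is abelian.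

In Theorem 2, when we work in $\breve F_n$ or $F_n^{ac}$, the constant $g_i$ means its image there.

So acyclic systems can fail to have solutions in an algebraically closed group, while uniqueness never fails. We begin with uniqueness.

## 3. Uniqueness: freezing one entry of each commutator

*Proof of Theorem 3(a).* Let $G$ be algebraically closed and let $a,b\in G^m$ solve the acyclic system $x_i=w_i$. The plan is to produce one contractible system that both solutions satisfy.

**Step 1: move one solution to $1$.** Put $c_i=a_i^{-1}b_i$ and
$$v_i(y)=a_i^{-1}w_i(a_1y_1,\dots,a_my_m)\in G*F(y_1,\dots,y_m).$$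
Then $v_i(1)=a_i^{-1}w_i(a)=1$ and $v_i(c)=a_i^{-1}w_i(b)=a_i^{-1}b_i=c_i$. So $y=1$ and $y=c$ both solve $y_i=v_i(y)$.

**Step 2: separate the part without constants.** Let $e_i$ be the image of $v_i$ in $F(y)$. It is the image of $w_i$, with $x$ renamed $y$, so $e_i\in F(y)'$. Write $v_i=n_ie_i$. Then $n_i$ has trivial image in $F(y)$, and
$$e_i=\prod_k[p_{ik}(y),q_{ik}(y)]^{\pm1}.$$
Since $v_i(1)=1=e_i(1)$, also $n_i(1)=1$.

**Step 3: freeze the second entries at $c$.** The elements $q_{ik}(c)\in G$ are constants. Consider
$$y_i=n_i(y)\prod_k[p_{ik}(y),q_{ik}(c)]^{\pm1}.$$
Erasing constants turns each commutator into $[p_{ik},1]=1$, so this system is contractible. At $y=1$ the right side is $1\cdot\prod_k[1,q_{ik}(c)]^{\pm1}=1$. At $y=c$ it is $n_i(c)e_i(c)=v_i(c)=c_i$. So both $1$ and $c$ are solutions. By uniqueness $c=1$, i.e. $a=b$. $\square$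

It is tempting to use the same trick for existence: freeze the second entries, solve the resulting contractible system, done. This stops at one exact point. The frozen values are values at the solution, which we do not have. If we freeze at an arbitrary tuple $c$, we get a solution $y(c)$ of a contractible system depending on $c$, and we then need a fixed point $y(c)=c$. Nothing in the definition of algebraically closed supplies one.

## 4. Abelian normal subgroups

In one situation the missing existence can be repaired: when the correction to an approximate solution lives in an abelian normal subgroup.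

*Proof of Theorem 3(b).* Let $x_i=w_i$ be an acyclic system over $G$. Uniqueness is part (a), so we need a solution.

**Step 1: solve modulo $A$.** Since $G/A$ is acyclically closed, there is $h\in G^m$ solving the system modulo $A$. Put $a_i=w_i(h)h_i^{-1}\in A$. We look for a solution $zh$ with $z\in A^m$.

**Step 2: compute $w_i(zh)$.** For a word $w\in G*F(m)$ define $\lambda_w(z)$ by $w(zh)=\lambda_w(z)\,w(h)$, for $z\in A^m$. Then $\lambda_w(z)\in A$, and
$$\lambda_{ww'}(z)=\lambda_w(z)\cdot w(h)\lambda_{w'}(z)w(h)^{-1}.$$
Further, $\lambda_w=1$ if $w\in G$, while $\lambda_{x_j}(z)=z_j$ and $\lambda_{x_j^{-1}}(z)=h_j^{-1}z_j^{-1}h_j$. So $\lambda_{w}(z)$ is a product in $A$ with one factor $(qz_jq^{-1})^{\varepsilon}$ for each occurrence of $x_j^{\varepsilon}$ in $w$, where $\varepsilon=\pm1$ and $q\in G$ depends on the occurrence but not on $z$. (In additive notation this is the action of the Fox derivatives of $w$, taken in $\mathbb Z[G/A]$.) Write $qz_jq^{-1}=[q,z_j]z_j$. Everything lies in the abelian group $A$, so we may reorder, and the leftover $z_j$ appears to the power of the exponent sum of $x_j$. For $w=w_i$ that is $0$. Hence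
$$\lambda_i(z):=\lambda_{w_i}(z)=\prod_{j,k}[q_{ijk},z_j]^{\pm1}\qquad(z\in A^m) \tag{2}$$
for suitable $q_{ijk}\in G$, in some fixed order.

**Step 3: find the correction by a contractible system.** The system
$$z_i=\prod_{j,k}[q_{ijk},z_j]^{\pm1}\,a_i$$
is contractible over $G$, since its right side becomes trivial when constants are erased. So it has a solution $z\in G^m$, and we must see that $z\in A^m$. Modulo $A$ it solves the contractible system $z_i=\prod_{j,k}[q_{ijk},z_j]^{\pm1}$ over $G/A$. This group is acyclically closed, hence algebraically closed, and $z=1$ is a solution there, so it is the only one. Thus $z\in A^m$.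

**Step 4: check.** Now (2) applies and gives $\lambda_i(z)=z_ia_i^{-1}$. So
$$w_i(zh)=\lambda_i(z)w_i(h)=z_ia_i^{-1}w_i(h)=z_ia_i^{-1}a_ih_i=z_ih_i .$$
Thus $zh$ is a solution, and $G$ is acyclically closed. Nilpotent quotients $G/A$ are allowed by Section 1.

**Step 5: the statement about $\gamma$.** Let $\breve G$ be abelian-by-nilpotent. By what we have proved, $\breve G$ is acyclically closed. Every acyclically closed group is algebraically closed, so every homomorphism from $G$ to an acyclically closed group factors uniquely through $\phi$. Hence $\phi:G\to\breve G$ has the universal property of the acyclic closure. The resulting map $\delta:G^{ac}\to\breve G$ with $\delta\phi^{ac}=\phi$ satisfies $\delta\gamma\phi=\phi$ and $\gamma\delta\phi^{ac}=\phi^{ac}$. By the uniqueness in the two universal properties, $\delta\gamma$ and $\gamma\delta$ are identities. So $\gamma$ is an isomorphism. $\square$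

## 5. Balanced presentations of the trivial group

Now consider the systems of Theorem 2 over the free group: $\theta_i(x)=g_i$ with $\theta_i=x_id_i(x)$ and $d_i\in F(n)'$. Some of them are contractible systems in disguise.

**Example by hand.** Take $x_1=g_1[x_1,x_2]^{-1}$, $x_2=g_2[x_1,x_2]$. Introduce the unknown $c=[x_1,x_2]$. Then $x_1=g_1c^{-1}$, $x_2=g_2c$, and
$$c=[g_1c^{-1},\,g_2c].$$
Erasing constants gives $[c^{-1},c]=1$, so this is a contractible equation in one unknown. It has a solution $c$ in $\breve F_2$. Then $x_1=g_1c^{-1}$, $x_2=g_2c$ satisfy $[x_1,x_2]=c$ and solve the original system.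

Here $\theta_1=x_1[x_1,x_2]$ and $\theta_2=x_2[x_1,x_2]^{-1}$ (up to the order of the factors, this is how the system is read: $x_1[x_1,x_2]=g_1$ and $x_2[x_1,x_2]^{-1}=g_2$). The group $P$ is trivial: its relations say $x_1=[x_1,x_2]^{-1}$ and $x_2=[x_1,x_2]$, so $x_2=x_1^{-1}$. Then the generators commute, the commutator is $1$, and $x_1=x_2=1$. This is the general pattern.

*Proof of Theorem 2(b).* Uniqueness is Theorem 3(a). We construct a solution.

**Step 1: turn triviality of $P$ into a contractible system.** Since $P=1$, each $x_j$ lies in the normal closure of the $\theta_k$ in $F(n)$. So there are identities in $F(n)$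
$$x_j=\prod_lu_{jl}(x)\,\theta_{k_{jl}}(x)^{\epsilon_{jl}}\,u_{jl}(x)^{-1},\qquad \epsilon_{jl}=\pm1 .$$
Replace $\theta_k$ by the letter $g_k$ and put
$$W_j(g,y)=\prod_lu_{jl}(y)\,g_{k_{jl}}^{\epsilon_{jl}}\,u_{jl}(y)^{-1}.$$
Then $W_j(\theta(y),y)=y_j$ identically. The system $y_j=W_j(g,y)$ is contractible, so it has a solution $y$ in $\breve F_n$.

We record one more fact. In $F(n)/F(n)'$ we have $\theta_k\equiv x_k$, so the identity for $x_j$ becomes $x_j=\sum_l\epsilon_{jl}x_{k_{jl}}$. Hence the exponent sum of $g_k$ in $W_j$ is $\delta_{jk}$.

**Step 2: measure the error and show that it vanishes.** We want $\theta_i(y)=g_i$. Put $k_i=\theta_i(y)g_i^{-1}\in\breve F_n$, and, with new variables $\kappa_1,\dots,\kappa_n$,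
$$R_j(\kappa)=W_j(\kappa_1g_1,\dots,\kappa_ng_n,\,y)\,W_j(g,y)^{-1}\in\breve F_n*F(\kappa_1,\dots,\kappa_n),$$
where $g$ and $y$ are now constants in $\breve F_n$. Clearly $R_j(1)=1$. Since $k_ig_i=\theta_i(y)$,
$$R_j(k)=W_j(\theta(y),y)\,W_j(g,y)^{-1}=y_jy_j^{-1}=1 .$$
By the exponent sums from Step 1, the image of $R_j$ in $F(\kappa)/F(\kappa)'$ is that of $\kappa_j$. So
$$\kappa_j=\kappa_jR_j(\kappa)^{-1}\qquad(1\le j\le n)$$
is an acyclic system over $\breve F_n$, and $\kappa=1$ and $\kappa=k$ both solve it. By Theorem 3(a), $k=1$, which is $\theta_i(y)=g_i$ for all $i$. $\square$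

So an obstruction can only come from a nontrivial $P$. Note that $P$ is always perfect, since its relations abelianize to $x_i=1$.

## 6. Germs of maps into $SU(N)$

To show that $\theta_i(x)=g_i$ has no solution in $\breve F_n$, it suffices to find an algebraically closed group $B$ with elements $g_1,\dots,g_n$ in which it has no solution, because $F_n\to B$ factors through $\breve F_n$. This $B$ must not be acyclically closed. So nilpotent groups, and by Theorem 3(b) all algebraically closed abelian-by-nilpotent groups, are useless as tests. We build $B$ inside a group of functions.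

Fix $n\ge2$ and $K=SU(N)$ with $N\ge2$. Write $e$ for the identity of $K$, of $K^n$ and of $K^m$. Let $\Gamma$ be the group, under pointwise multiplication, of germs at $e\in K^n$ of smooth maps $K^n\to K$ sending $e$ to $e$. Let $g_1,\dots,g_n\in\Gamma$ be the coordinate projections.

**Lemma 1.** $\Gamma$ is acyclically closed, hence algebraically closed.

*Proof.* Let $x_i=w_i$ $(1\le i\le m)$ be an acyclic system over $\Gamma$.

**Step 1: rewrite it as an implicit equation.** Only finitely many constants occur. Choose representatives on a neighborhood of $e\in K^n$, and for $p$ in it and $y\in K^m$ put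
$$\Phi_i(p,y)=y_i\,w_i(p,y)^{-1},$$
where the constants are evaluated at $p$. The map $\Phi=(\Phi_1,\dots,\Phi_m)$ is smooth, and the system reads $\Phi(p,y(p))=e$.

**Step 2: compute the derivative at the base point.** At $p=e$ all constants equal $e$. So $\Phi_i(e,y)=y_i\bar w_i(y)^{-1}$, where $\bar w_i\in F(m)'$ is the image of $w_i$. At the identity, multiplication has differential $(X,Y)\mapsto X+Y$ and inversion has differential $X\mapsto-X$. So the differential at $e$ of $y\mapsto\bar w_i(y)$ is the linear form $\sum_js_{ij}Y_j$, where $s_{ij}$ is the exponent sum of $x_j$. All these are $0$. Hence $\Phi(e,e)=e$, and $\Phi(e,\cdot)$ has identity differential at $y=e$.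

**Step 3: apply the implicit function theorem.** There are neighborhoods $U_0$ of $e\in K^n$ and $O$ of $e\in K^m$ such that for each $p\in U_0$ exactly one $y\in O$ has $\Phi(p,y)=e$, and this $y$ depends smoothly on $p$. At $p=e$ it is $e$. So we obtain a solution in $\Gamma^m$. Conversely, a solution in $\Gamma^m$ takes the value $e$ at $p=e$ and is continuous, so near $e$ it has values in $O$; hence the solution is unique. $\square$

So $\Gamma$ itself cannot serve as the test group. We cut it down to what contractible systems can reach.

**Definition.** $B\subset\Gamma$ is the set of all components $y_j$ of solutions $y\in\Gamma^m$ ($m\ge1$) of contractible systems $y_i=W_i(g,y)$, with $W_i\in F(g_1,\dots,g_n)*F(m)$ of trivial image in $F(m)$.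

**Lemma 2.** $B$ is a subgroup of $\Gamma$ containing $g_1,\dots,g_n$, and $B$ is algebraically closed. Any finite set of elements of $B$ consists of components of the solution of one contractible system over $F(g_1,\dots,g_n)$.

*Proof.*

**Step 1: one system for finitely many elements.** Take a system for each element and form the disjoint union, with separate variables. It is contractible, and its solution is the tuple of the solutions. Different elements of a list, even equal ones, get different variables.

**Step 2: $B$ is a subgroup.** The system $y=g_i$ is contractible, so $g_i\in B$. Let $b=y_j$ and $b'=y_k$ be components of the solution of one contractible system. Adjoin a variable $z$ with the equation $z=W_jW_k$, respectively $z=W_j^{-1}$. The right side becomes trivial when the $g$'s are erased, so the enlarged system is contractible. Its solution has $z=y_jy_k=bb'$, respectively $z=b^{-1}$.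

**Step 3: contractible systems over $B$ have solutions in $B$.** Let $x_i=w_i$ be a contractible system over $B$. By (1) each $w_i$ is a product of elements $ubu^{-1}$ with $u\in F(x)$ and $b\in B$. Let all the $b$ that occur be components of the solution $y$ of one contractible system $y_j=W_j(g,y)$, say $b=y_{j(b)}$. Replace each $b$ by the word $W_{j(b)}(g,y)$. This turns $w_i$ into $\tilde w_i\in F(g)*F(x,y)$. Erasing the $g$'s makes each $W_{j(b)}$ trivial, hence each $uW_{j(b)}u^{-1}$ too, so $\tilde w_i$ has trivial image in $F(x,y)$. By Lemma 1 the original system has a unique solution $x$ in $\Gamma$. Since $W_{j(b)}(g,y)=y_{j(b)}=b$, the tuple $(x,y)$ solves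
$$x_i=\tilde w_i,\qquad y_j=W_j,$$
a contractible system over $F(g)$. So all $x_i\in B$. Uniqueness in $B$ follows from uniqueness in $\Gamma$. $\square$

## 7. Why jets do not separate $B$ from $\Gamma$

Let $x\in\Gamma^n$ be the solution of $\theta_i(x)=g_i$, which exists by Lemma 1. We want to show that not all $x_i$ lie in $B$. A natural first attempt is to compare Taylor expansions at $e$. It cannot work, for a reason that we can check.

Let $\Gamma_r\subset\Gamma$ be the normal subgroup of germs that agree with the constant $e$ up to an error of order $|p|^r$ in local coordinates centered at $e$; so $\Gamma=\Gamma_1$. If $I+a\in\Gamma_r$ and $I+b\in\Gamma_s$ as matrix-valued germs, then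
$$[I+a,I+b]-I=(ab-ba)(I+a)^{-1}(I+b)^{-1}$$
has order $r+s$. So $[\Gamma_r,\Gamma_s]\subset\Gamma_{r+s}$, and $\Gamma/\Gamma_r$ is nilpotent. The image $\bar B$ of $B$ in $\Gamma/\Gamma_r$ is nilpotent too, and it contains the images of the $g_i$. By Section 1, the system $\theta_i(x)=g_i$ has a solution in $\bar B$, and its only solution in $\Gamma/\Gamma_r$ is the image of our $x$. Hence for every $r$ there is $b\in B^n$ with $b_i\equiv x_i$ modulo $\Gamma_r$. No finite jet sees the difference.

The obstruction has to be global, and a toy case shows what it is. Suppose the solution were defined on all of $K^n$: a continuous map $x:K^n\to K^n$ with $x(e)=e$ and $\theta(x(g))=g$ for all $g$. Suppose also that $\theta$ has a second zero: $\theta(x^0)=e$ with $x^0\ne e$. Put $d=\dim K^n$. On $H_d(K^n;\mathbb Z/2)=\mathbb Z/2$ we have $\theta_*x_*=\mathrm{id}$, so $x_*\neq0$, so $x$ is surjective. Choose $g$ with $x(g)=x^0$. Then $g=\theta(x(g))=\theta(x^0)=e$, so $x^0=x(e)=e$, a contradiction.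

A solution $y=\sigma(g)$ of a contractible system $y=W(g,y)$ is only a germ. But it lies on a global object, the compact set $V$ of all pairs $(g,y)$ with $y=W(g,y)$. Here "contractible" does something that "acyclic" does not: the words $W_i(e,y)$ are trivial, so the only point of $V$ over $g=e$ is $(e,e)$. For the acyclic system $\theta(x)=g$ itself, the corresponding set contains $(e,x^0)$.

The set $V$ need not be a graph, as a one-parameter example shows. Let $K=SU(2)$ be the group of unit quaternions and let $V$ be given by $y=[g,y]$, i.e. $y^2=gyg^{-1}$. Then $y^2$ and $y$ have the same real part. With $y=\cos\alpha+u\sin\alpha$, $0\le\alpha\le\pi$, $u$ a unit imaginary quaternion, this means $\cos2\alpha=\cos\alpha$, so $\alpha=0$ or $\alpha=2\pi/3$. If $\alpha=0$, then $y=1$. If $\alpha=2\pi/3$, then $y^2=y^{-1}$, and the equation says $gug^{-1}=-u$: conjugation by $g$ is a rotation sending $u$ to $-u$, which means a half-turn about an axis orthogonal to $u$, i.e. $g$ is imaginary and orthogonal to $u$. So $V$ is the union of $K\times\{1\}$ and a second piece, lying over the $2$-sphere of imaginary $g$ with a circle as fiber over each point. The second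 piece has dimension $3=\dim K$ and has nothing to do with the germ $y=1$ at $g=e$.

The remedy is to keep only the part of $V$ that is forced by the germ, its Zariski closure, and to let it play the role of the graph. In the example this is $K\times\{1\}$, since a polynomial vanishing on a nonempty open part of the $3$-sphere vanishes on the sphere.

## 8. A mod 2 cycle in a compact real algebraic set

We recall the facts from real algebraic geometry that replace the graph. A real algebraic set is the zero set of polynomials in some $\mathbb R^k$; a semialgebraic set is a finite Boolean combination of sets given by polynomial equations and inequalities. Semialgebraic sets have a dimension, which is preserved by semialgebraic homeomorphisms and agrees with the manifold dimension for semialgebraic submanifolds. The Zariski closure of a set is the smallest real algebraic set containing it. Compact semialgebraic sets have semialgebraic triangulations. We use two theorems from Bochnak–Coste–Roy, *Real Algebraic Geometry*.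

**Fact A** (Prop. 2.8.2). A semialgebraic set and its Zariski closure have the same dimension.

**Fact B** (a theorem of Borel–Haefliger and Sullivan; *op. cit.*, §11.3). In a semialgebraic triangulation of a compact $d$-dimensional real algebraic set, the sum of all $d$-simplices is a cycle mod $2$.

For $d=1$, Fact B says that an even number of arcs of a compact real algebraic curve meets at each vertex. At a node there are four, at a cusp two. A closed interval is semialgebraic and violates this, so it is not algebraic. In short, an algebraic set cannot simply stop at an edge.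

**Proposition.** Let $\theta_i=x_id_i(x)$, $d_i\in F(n)'$, and suppose there is $x^0\in K^n$, $x^0\neq e$, with $\theta(x^0)=e$. Then there is no $x\in B^n$ with $\theta_i(x)=g_i$ for all $i$.

*Proof.* Suppose $x$ exists.

**Step 1: the global set $V$.** We put the germs $x_i$ on a compact algebraic set. By Lemma 2, with a separate variable for each $x_i$, and after renumbering, we may assume $x_i=y_i$ for $1\le i\le n$, where $y\in\Gamma^m$ solves a contractible system $y_i=W_i(g,y)$ over $F(g_1,\dots,g_n)$. Put
$$V=\{(g,y)\in K^n\times K^m:\ y_i=W_i(g,y),\ 1\le i\le m\},$$
$$\pi(g,y)=g,\qquad \xi(g,y)=(y_1,\dots,y_n).$$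
The group $K=SU(N)$ is a compact real algebraic set in $M_N(\mathbb C)=\mathbb R^{2N^2}$. On it, multiplication is polynomial, and so is inversion, which is the adjoint. So $V$ is a compact real algebraic set.

**Step 2: the fiber over $e$.** This is where contractibility is used. If $(e,y)\in V$, then $y=e$, because $W_i$ becomes trivial when all $g_k$ are set to $1$, and so $y_i=W_i(e,y)=e$. Thus
$$V\cap\pi^{-1}(e)=\{(e,e)\}. \tag{3}$$

**Step 3: near $e$, $V$ is a graph.** As in the proof of Lemma 1, the implicit function theorem gives neighborhoods $U_0$ of $e\in K^n$ and $O$ of $e\in K^m$, with $O$ open, such that over each $g\in U_0$ there is exactly one point of $V$ with $y\in O$, namely $y=\sigma(g)$, with $\sigma$ smooth. The set of points of $V$ with $y\notin O$ is compact, and by (3) its image under $\pi$ does not contain $e$. So there is a neighborhood $U\subset U_0$ of $e$ that misses this image; over $U$ all points of $V$ have $y\in O$. Hence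
$$S:=V\cap\pi^{-1}(U)=\{(g,\sigma(g)):g\in U\}.$$
We take $U$ to be the intersection of $K^n$ with a small open Euclidean ball around $e$ in the ambient space. Then $U$ and $S$ are semialgebraic. The germ of $\sigma$ at $e$ is the solution $y$, by uniqueness, and $\theta_i(y_1,\dots,y_n)=g_i$ as germs. So after shrinking $U$,
$$\theta(\xi(z))=\pi(z)\qquad(z\in S). \tag{4}$$

**Step 4: the Zariski closure $Z$ of $S$.** This will replace the graph of a global solution. Let $d=\dim K^n$. The map $\pi:S\to U$ is a semialgebraic homeomorphism, so $\dim S=\dim U=d$, and $\dim Z=d$ by Fact A. Since $V$ is algebraic and contains $S$, we have $Z\subset V$. So $Z$ is compact, being closed in $V$, and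
$$S\subset Z\cap\pi^{-1}(U)\subset V\cap\pi^{-1}(U)=S,$$
so $Z\cap\pi^{-1}(U)=S$. In particular $S$ is open in $Z$. Finally, (4) is a system of polynomial equations on $K^n\times K^m$, so it holds on the Zariski closure:
$$\theta(\xi(z))=\pi(z)\qquad(z\in Z). \tag{5}$$

**Step 5: $\pi|_Z$ is nonzero in top homology.** Triangulate $Z$ semialgebraically, and let $[Z]\in H_d(Z;\mathbb Z/2)$ be the class of the cycle of Fact B. The simplices of dimension less than $d$ cover a set of dimension less than $d$, so they do not cover $S$. Choose $z_1\in S$ in the interior of a $d$-simplex. As $\dim Z=d$, this interior is open in $Z$, and so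
$$H_d(Z,Z\setminus z_1;\mathbb Z/2)\cong\mathbb Z/2,$$
generated by that simplex. The image of $[Z]$ there is the generator, because all other simplices miss $z_1$.

Put $g_*=\pi(z_1)\in U$. Then $Z\cap\pi^{-1}(g_*)=S\cap\pi^{-1}(g_*)=\{z_1\}$. So $\pi$ maps the pair $(Z,Z\setminus z_1)$ to $(K^n,K^n\setminus g_*)$. It maps the open neighborhood $S$ of $z_1$ in $Z$ homeomorphically onto the open neighborhood $U$ of $g_*$ in $K^n$. By excision,
$$\pi_*:H_d(Z,Z\setminus z_1;\mathbb Z/2)\to H_d(K^n,K^n\setminus g_*;\mathbb Z/2)$$
is an isomorphism. In the commutative square
$$\begin{array}{ccc}H_d(Z;\mathbb Z/2)&\longrightarrow&H_d(Z,Z\setminus z_1;\mathbb Z/2)\\ \downarrow\pi_*&&\downarrow\pi_*\\ H_d(K^n;\mathbb Z/2)&\longrightarrow&H_d(K^n,K^n\setminus g_*;\mathbb Z/2)\end{array}$$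
the class $[Z]$ goes to a nonzero element in the lower right corner. Hence $\pi_*[Z]\ne0$ in $H_d(K^n;\mathbb Z/2)$.

**Step 6: $\xi|_Z:Z\to K^n$ is surjective.** By (5), $\pi|_Z=\theta\circ\xi|_Z$ with $\theta:K^n\to K^n$. So $\theta_*\xi_*[Z]=\pi_*[Z]\neq0$, and therefore $\xi_*[Z]\ne0$ in $H_d(K^n;\mathbb Z/2)$. If $\xi|_Z$ missed a point $q$, then $\xi_*$ would factor through $H_d(K^n\setminus q;\mathbb Z/2)$. This group is $0$, because $K^n\setminus q$ is a connected noncompact $d$-manifold. So $\xi|_Z$ misses no point.

**Step 7: look over $x^0$.** Choose $z=(g,y)\in Z$ with $\xi(z)=x^0$. By (5), $g=\pi(z)=\theta(x^0)=e$. Since $Z\subset V$, (3) gives $y=e$. Hence $x^0=\xi(z)=e$, contrary to the assumption. $\square$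

## 9. The relations $s^3=t^5=(st)^2$ and the proof of Theorem 1

We need two words $\theta_1,\theta_2$ with a common nontrivial zero in some $SU(N)$. In $F(x_1,x_2)$ write $s=x_1$, $t=x_2$ and
$$r_1=s^3t^{-5},\qquad r_2=(st)^2s^{-3},\qquad \theta_1=r_1^2r_2^5,\qquad \theta_2=r_1r_2^3 .$$

**Step 1: the exponents.** We check that $\theta_i=x_id_i$ with $d_i\in F(2)'$. The exponent vectors of $r_1$ and $r_2$ in $(s,t)$ are $(3,-5)$ and $(-1,2)$. So $\theta_1$ has exponent vector $(6-5,-10+10)=(1,0)$, and $\theta_2$ has $(3-3,-5+6)=(0,1)$. The matrix with rows $(3,-5)$, $(-1,2)$ has determinant $1$, and the combinations $\theta_1,\theta_2$ were chosen to invert it. Nothing is lost by passing to them: $\theta_2=1$ gives $r_1=r_2^{-3}$, and then $\theta_1=r_2^{-6}r_2^5=r_2^{-1}$. So $\theta_1=\theta_2=1$ if and only if $r_1=r_2=1$, that is, $s^3=t^5=(st)^2$. These are the relations of the binary icosahedral group.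

**Step 2: a nontrivial zero in $K=SU(2)$, the unit quaternions.** We have $\cot\frac\pi3=\frac1{\sqrt3}$ and $\cot\frac\pi5<\cot\frac\pi6=\sqrt3$, so $0<\cot\frac\pi3\cot\frac\pi5<1$. Hence there are unit imaginary quaternions $u,v$ with $u\cdot v=\cot\frac\pi3\cot\frac\pi5$. Put
$$s_0=\cos\tfrac\pi3+u\sin\tfrac\pi3,\qquad t_0=\cos\tfrac\pi5+v\sin\tfrac\pi5 .$$
Then $s_0^3=\cos\pi+u\sin\pi=-1$ and likewise $t_0^5=-1$. The real part of $uv$ is $-u\cdot v$, so
$$\mathrm{Re}(s_0t_0)=\cos\tfrac\pi3\cos\tfrac\pi5-(u\cdot v)\sin\tfrac\pi3\sin\tfrac\pi5=0 .$$
A unit quaternion with real part $0$ has square $-1$, so $(s_0t_0)^2=-1$. At $x^0=(s_0,t_0)$ we get $r_1=(-1)(-1)^{-1}=1$ and $r_2=(-1)(-1)^{-1}=1$. So $\theta_1=\theta_2=1$ there, while $x^0\ne(1,1)$. The Proposition applies with $n=2$ and $K=SU(2)$: there is no $x\in B^2$ with $\theta_i(x)=g_i$. In particular, this $B$ is an explicit algebraically closed group that is not acyclically closed.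

*Proof of Theorem 1.* Let $p:G\to F_2$ be onto, and choose $a_1,a_2\in G$ lifting a basis of $F_2$.

**Step 3: compare the closures of $G$ with $B$ and $\Gamma$.** Let $\alpha:G\to B$ be $p$ followed by the homomorphism sending the basis to $g_1,g_2$; so $\alpha(a_i)=g_i$. Let $\iota:B\to\Gamma$ be the inclusion. Since $B$ is algebraically closed (Lemma 2), $\alpha=\beta\phi$ for some $\beta:\breve G\to B$. Since $\Gamma$ is acyclically closed (Lemma 1), $\iota\alpha=\hat\alpha\phi^{ac}$ for some $\hat\alpha:G^{ac}\to\Gamma$. Now
$$\hat\alpha\gamma\phi=\hat\alpha\phi^{ac}=\iota\alpha=\iota\beta\phi .$$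
So $\hat\alpha\gamma$ and $\iota\beta$ both extend $\iota\alpha$ along $\phi$. As $\Gamma$ is algebraically closed, the uniqueness in the universal property of $\breve G$ gives
$$\hat\alpha\gamma=\iota\beta. \tag{6}$$

**Step 4: an element outside the image.** The system $x_i=\phi^{ac}(a_i)d_i(x)^{-1}$ $(i=1,2)$ is acyclic over $G^{ac}$. So it has a solution $x\in(G^{ac})^2$, that is, $\theta_i(x)=\phi^{ac}(a_i)$. Suppose $x_1,x_2$ were both in $\gamma(\breve G)$. By (6), $\hat\alpha(x_i)\in\hat\alpha\gamma(\breve G)=\iota\beta(\breve G)\subset B$, and
$$\theta_i(\hat\alpha(x))=\hat\alpha(\theta_i(x))=\hat\alpha\phi^{ac}(a_i)=\iota\alpha(a_i)=g_i .$$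
This contradicts the Proposition. So at least one of $x_1,x_2$ is not in $\gamma(\breve G)$, and $\gamma$ is not surjective. $\square$

With $G=F_2$ we see that $\breve F_2\to F_2^{ac}$ is not an isomorphism, so the answer to the problem is negative.

## 10. Unitary representations of $P$; right-angled Artin groups and surface groups

*Proof of Theorem 2(a).*

**Step 1: from a representation to a zero of $\theta$.** Let $P\to U(N)$ be a nontrivial unitary representation. If $P$ has a nontrivial finite quotient, the regular representation of that quotient provides one. The relations of $P$ abelianize to $x_i=1$, so $P$ is perfect. Hence the determinant of the representation is trivial, and the image lies in $SU(N)$. As $SU(1)$ is trivial, $N\ge2$. Let $x^0\in SU(N)^n$ be the tuple of images of $x_1,\dots,x_n$. Then $\theta(x^0)=e$, and $x^0\ne e$ because the representation is nontrivial. Also $n\ge2$: for $n=1$ we have $d_1\in F(1)'=1$, so $\theta_1=x_1$ and $P=1$. So the Proposition applies with $K=SU(N)$.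

**Step 2: no solution in $\breve F_n$.** Since $B$ is algebraically closed, the homomorphism $F_n\to B$, $g_i\mapsto g_i$, extends along $\phi$ to $\beta:\breve F_n\to B$. A solution of $\theta_i(x)=g_i$ in $\breve F_n$ would be mapped by $\beta$ to a solution in $B$, contrary to the Proposition.

**Step 3: the solution in $F_n^{ac}$.** Let $\alpha:F_n\to B$ be the homomorphism with $g_i\mapsto g_i$, and let $\hat\alpha:F_n^{ac}\to\Gamma$ satisfy $\hat\alpha\phi^{ac}=\iota\alpha$. As in Step 3 of Section 9, $\hat\alpha\gamma\phi=\iota\alpha=\iota\beta\phi$ and therefore $\hat\alpha\gamma=\iota\beta$. If all components of the solution $x\in(F_n^{ac})^n$ were in $\gamma(\breve F_n)$, then all $\hat\alpha(x_i)$ would be in $\iota\beta(\breve F_n)\subset B$, and $\theta_i(\hat\alpha(x))=\hat\alpha\phi^{ac}(g_i)=g_i$. This again contradicts the Proposition. $\square$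

*Proof of the Corollary.* If $G$ is abelian, it is acyclically closed by Section 1. Then $G=\breve G=G^{ac}$, with identity maps, and $\gamma$ is an isomorphism.

Conversely, let $G$ be nonabelian. By Theorem 1 it is enough to find a surjection $G\to F_2$. A nonabelian right-angled Artin group has two standard generators that do not commute, so they are not joined by a commutation relation. Killing all other generators makes every defining commutation relation trivial and leaves the free group on these two. Free groups are the case with no relations. A closed orientable surface group of genus $0$ or $1$ is trivial or $\mathbb Z^2$, hence abelian. For genus $h\ge2$, the group is generated by $a_1,b_1,\dots,a_h,b_h$ with the relation $\prod_i[a_i,b_i]=1$. Killing all $b_i$ makes the relation trivial and gives a surjection onto the free group $F_h$ on the $a_i$, and hence onto $F_2$. $\square$
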